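# A semigroup with regular algebra over $\overline{\mathbb F_p}$ and non-regular algebra over $\mathbb F_p(t)$

## 1. A cyclic matrix that detects roots of unity

Let $F$ be a field, let $\rho_o,\rho_a,\rho_b,\rho_i\in F$ be nonzero, and let $w$ be an element of some ring $A$ with identity that contains $F$ in its center. Consider
$$
C=\begin{pmatrix}
\rho_o&\rho_a&0&\rho_b&0\\
0&\rho_b&\rho_a&0&0\\
0&0&\rho_b&\rho_a&0\\
\rho_iw&0&0&0&\rho_i\\
0&0&0&0&\rho_o
\end{pmatrix}.
$$
Columns 2 to 4 of the first three rows form a cyclic $3\times3$ pattern, with $\rho_a$ on the diagonal and $\rho_b$ one step below it, closing up in the corner. There is a version of $C$ for every cycle length $N\ge2$; here $N=3$.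

We reduce $C$ by invertible row and column operations. The entry $\rho_o$ in row 5 clears the entry $\rho_i$ at the end of row 4. Let $D$ be the scalar $3\times4$ matrix in rows 1 to 3 and columns 1 to 4. A vector $(k_0,\ell_0,\ell_1,\ell_2)$ lies in $\ker D$ when
$$\rho_ok_0+\rho_a\ell_0+\rho_b\ell_2=0,\qquad \rho_a\ell_1+\rho_b\ell_0=0,\qquad \rho_a\ell_2+\rho_b\ell_1=0 .$$
With $\gamma=-\rho_b/\rho_a$ the last two equations say $\ell_j=\gamma^j\ell_0$, and the first becomes $\rho_ok_0=\rho_a(\gamma^3-1)\ell_0$. So $\ker D$ is a line, spanned by the vector $k$ with $\ell_0=1$, and $D$ has rank 3. Choose an invertible scalar $4\times4$ matrix $h$ with last column $k$ and $Dh=(I_3\mid 0)$. After multiplying columns 1 to 4 by $h$, the $w$-entries in row 4 under the three pivots are removed by subtracting left multiples of rows 1 to 3, and the last one is $\rho_ik_0w$. Hence $C$ is equivalent to $I_4\oplus(\rho_ik_0w)$, and there are two cases.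

* If $\gamma^3\neq1$, then $k_0\ne0$ and $C$ is equivalent to $I_4\oplus(w)$.
* If $\gamma^3=1$, then $k_0=0$ and $C$ is equivalent to $I_4\oplus(0)$: the symbol $w$ has disappeared.

The same computation with a cycle of length $N$ gives $\gamma^N$ in place of $\gamma^3$. So this matrix tests whether $-\rho_b/\rho_a$ is an $N$-th root of unity. Over $\overline{\mathbb F_p}$ every nonzero element is a root of unity, of order prime to $p$, so some $N$ always makes $w$ disappear. Over $\mathbb F_p(t)$ the element $-t^m$ with $m\neq0$ is not a root of unity, and no $N$ does.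

Here is what the matrix is for. We want a semigroup whose algebra behaves well over $\overline{\mathbb F_p}$ and badly over $\mathbb F_p(t)$. We shall build semigroups in which a linear combination $\rho_ow_o+\rho_aw_a+\rho_bw_b+\rho_iw_i$ behaves exactly like the matrix $C$, where $w$ lives in a further semigroup of the same kind. Over $\overline{\mathbb F_p}$ the problem is settled at this stage by a good choice of $N$. Over $\mathbb F_p(t)$, with powers of $t$ as coefficients, it is only passed on to $w$, and then passed on again, forever.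

## 2. Regularity of $K[S]$ and its dependence on $K$

**Definition.** An algebra (or ring) $A$, possibly without identity, is (von Neumann) regular if for every $a\in A$ there is $x\in A$ with $axa=a$. Such an $x$ is called a quasi-inverse of $a$.

Fields are regular. So is $M_d(F)$: write $a=g\,\mathrm{diag}(1,\dots,1,0,\dots,0)\,h$ with $g,h$ invertible, and take $x=h^{-1}\mathrm{diag}(1,\dots,1,0,\dots,0)g^{-1}$. A ring with an ideal $J\neq0$, $J^2=0$ is not regular: for $0\ne a\in J$ we get $axa\in J^2=0$ for all $x$. Finite products of regular rings are regular.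

For a semigroup $S$ and a field $K$, the semigroup algebra $K[S]$ has basis $S$ and the multiplication of $S$. A semigroup is locally finite if its finitely generated subsemigroups are finite. The problem is as follows.

**Problem 3.** Assume that $L$ is a field with $\mathrm{ch}(L)=\mathrm{ch}(K)$. Is $K[S]$ regular if and only if $L[S]$ is regular?

The answer is no. We shall prove two theorems.

**Theorem A.** Let $p$ be a prime. There is a countable locally finite semigroup $S$ (with zero) such that for every field $F$ of characteristic $p$: $F[S]$ is regular $\iff$ $F$ is algebraic over $\mathbb F_p$. In particular Problem 3 has a negative answer ($K=\mathbb F_p$, $L=\mathbb F_p(t)$).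

**Theorem B.** Let $S$ be any semigroup.

1. If $K\subseteq L$ and $L[S]$ is regular, then $K[S]$ is regular.
2. If $L/K$ is algebraic, then $K[S]$ is regular iff $L[S]$ is regular.
3. For fields of a fixed characteristic, regularity of $K[S]$ depends only on $\operatorname{trdeg}K$ (over the prime field). If $\operatorname{trdeg}K\le\operatorname{trdeg}L$ and $L[S]$ is regular, then $K[S]$ is regular. $L[S]$ is regular iff $F[S]$ is regular for all subfields $F\subseteq L$ of finite transcendence degree.

So the equivalence in Problem 3 holds whenever $K,L$ have equal characteristic and equal transcendence degree. One implication always holds, and in every characteristic $p>0$ the other already fails for transcendence degrees $0$ and $1$. Nothing is claimed about whether the equivalence can fail in characteristic $0$, or between two positive transcendence degrees.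

## 3. Retractions, separable extensions and transcendence degree

This section proves Theorem B. The proof of Theorem A will use only part (1) and the following lemma.

**Lemma 1.** If $A$ is a regular ring (possibly without $1$), then $M_d(A)$ is regular for every $d\ge1$.

**Step 1: replacing $a$ by $a-aya$.** This step allows us to simplify $a$ before finding a quasi-inverse. In any ring, put $b=a-aya$ and suppose $b=bxb$. Then
$$a=aya+bxb=aya+(a-aya)x(a-aya)=a\,(y+x-yax-xay+yaxay)\,a .$$
So $a$ is regular as soon as some element obtained from $a$ by finitely many replacements $a\mapsto a-aya$ is regular.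

**Step 2: $d=2$.** Here we reach a matrix with one nonzero entry. Let $a=\begin{pmatrix}q&b\\c&e\end{pmatrix}$, let $b'$ be a quasi-inverse of $b$, and take $y=\begin{pmatrix}0&0\\b'&0\end{pmatrix}$. Then $aya=\begin{pmatrix}bb'q&bb'b\\eb'q&eb'b\end{pmatrix}$, so $a-aya$ has $(1,2)$ entry $b-bb'b=0$ and the form $\begin{pmatrix}g&0\\h&i\end{pmatrix}$. Now take $y=\mathrm{diag}(g',i')$ with quasi-inverses $g',i'$ of $g,i$. The product $\begin{pmatrix}g&0\\h&i\end{pmatrix}y\begin{pmatrix}g&0\\h&i\end{pmatrix}=\begin{pmatrix}gg'g&0\\hg'g+ii'h&ii'i\end{pmatrix}$ shows that the next replacement is $\begin{pmatrix}0&0\\j&0\end{pmatrix}$ for some $j$. This is regular, with quasi-inverse $\begin{pmatrix}0&j'\\0&0\end{pmatrix}$, where $jj'j=j$.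

**Step 3: general $d$.** Iterating, $M_{2^s}(A)=M_2(M_{2^{s-1}}(A))$ is regular for all $s$. If $d\le2^s$, regard $a\in M_d(A)$ as the upper left corner of a matrix in $M_{2^s}(A)$ and choose $z$ with $aza=a$. Only the $d\times d$ corner of $z$ enters in $aza$, so this corner is a quasi-inverse in $M_d(A)$. $\square$

**Proof of Theorem B(1).** Let $a\in K[S]$ and $axa=a$ with $x\in L[S]$. Choose a $K$-linear map $\pi:L\to K$ with $\pi(1)=1$ and apply it to coefficients. The coefficients of $axa$ are $K$-linear combinations of those of $x$, so $a\,\pi(x)\,a=\pi(axa)=\pi(a)=a$. $\square$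

**Proof of Theorem B(2).** If $L[S]$ is regular, so is $K[S]$ by (1). Conversely let $A=K[S]$ be regular. Each element of $L[S]$ lies in $L_0[S]$ with $L_0/K$ finite, so we may assume that $L/K$ is finite, of degree $d$.

**Step 1: a separability idempotent.** Let $L/K$ be separable. This step produces $\sum x_i\otimes y_i\in L\otimes_KL$ with
$$\sum lx_i\otimes y_i=\sum x_i\otimes ly_i\quad(l\in L),\qquad \sum x_iy_i=1 .$$
Let $x_1,\dots,x_d$ be a $K$-basis of $L$ and $y_1,\dots,y_d$ its dual basis for the trace form, which is nondegenerate because $L/K$ is separable. Then $lx_i=\sum_j\mathrm{Tr}(lx_iy_j)x_j$ and $ly_j=\sum_i\mathrm{Tr}(ly_jx_i)y_i$, so both sides of the first identity equal $\sum_{i,j}\mathrm{Tr}(lx_iy_j)\,x_j\otimes y_i$. For the second, let $\sigma_1=\mathrm{id},\dots,\sigma_d$ be the $K$-embeddings of $L$ in an algebraic closure. The relation $\sum_m\sigma_m(x_i)\sigma_m(y_j)=\delta_{ij}$ says that the square matrices $(\sigma_m(x_i))_{i,m}$ and $(\sigma_m(y_j))_{m,j}$ are inverse to each other. Multiplying in the other order,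 $\sum_i\sigma_m(y_i)\sigma_{m'}(x_i)=\delta_{mm'}$. Take $m=m'=1$.

**Step 2: a bimodule retraction.** We now descend quasi-inverses from $M_d(A)$ to $L[S]$. A $K$-basis of $L$ identifies $M_d(A)$ with $A\otimes_K\mathrm{End}_K(L)$. This contains $A\otimes_KL=L[S]$, where $l\in L$ acts as the multiplication $m_l$. Put $\psi(\varphi)=\sum m_{x_i}\varphi\, m_{y_i}$ for $\varphi\in\mathrm{End}_K(L)$. By Step 1, $m_l\psi(\varphi)=\psi(\varphi)m_l$, so $\psi(\varphi)\in\mathrm{End}_L(L)=L$. Since $L$ is commutative, $\psi(m_l\varphi m_{l'})=m_l\psi(\varphi)m_{l'}$, and $\psi(m_l)=m_l$ because $\sum x_iy_i=1$. Hence $\mathrm{id}\otimes\psi:M_d(A)\to L[S]$ is a map of $L[S]$-bimodules and is the identity on $L[S]$. If $a\in L[S]$, Lemma 1 gives $y\in M_d(A)$ with $a=aya$. Applying $\mathrm{id}\otimes\psi$ gives $a=a\,(\mathrm{id}\otimes\psi)(y)\,a$. So $L[S]$ is regular.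

**Step 3: inseparable extensions.** It remains to treat characteristic $p$ in general. Let $L_s$ be the separable closure of $K$ in $L$. Then $L^{p^e}\subseteq L_s$ for some $e$. By Step 2, $L_s[S]$ is regular, so $L^{p^e}[S]$ is regular by (1). The map $l\mapsto l^{p^e}$ on coefficients is a ring isomorphism $L[S]\cong L^{p^e}[S]$. $\square$

**Proof of Theorem B(3).** By (2) we may replace $K$ and $L$ by their algebraic closures, without changing transcendence degrees. An algebraically closed field is determined up to isomorphism by its characteristic and transcendence degree, which gives the first claim. If $\operatorname{trdeg}K\le\operatorname{trdeg}L$, then $\overline K$ embeds in $\overline L$, and (1) gives the second. In the third, "only if" is (1). For "if", an element of $L[S]$ has finitely many coefficients, so it lies in $F[S]$ with $\operatorname{trdeg}F<\infty$, and a quasi-inverse in $F[S]$ is one in $L[S]$. $\square$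

## 4. Specializing $t$: finite semigroups, and where the argument stops

By Theorem B, the question is whether regularity passes from $K[S]$ to $K(t)[S]$. The natural attempt is to specialize $t$.

Let $S$ be finite, $K$ infinite and $K[S]$ regular. Take $a\in K(t)[S]$. Multiplying $a$ by a nonzero scalar does not affect its regularity, so we may assume $a=a(t)$ has coefficients in $K[t]$. The equation $a(t)\,x\,a(t)=a(t)$ is a finite linear system $M(t)x=v(t)$ over $K[t]$. Let $r$ be the rank of $M(t)$ over $K(t)$. If the system had no solution over $K(t)$, some $(r+1)$-minor of the augmented matrix would be a nonzero polynomial. For all but finitely many $\lambda\in K$ that minor is nonzero at $\lambda$, while $M(\lambda)$ has rank at most $r$, so $a(\lambda)xa(\lambda)=a(\lambda)$ would have no solution. This contradicts the regularity of $K[S]$. Hence $K(t)[S]$ is regular.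

For finite $S$ this answers Problem 3 positively. Suppose $K[S]$ is regular and $\mathrm{ch}(L)=\mathrm{ch}(K)$. By Theorem B(2) we may take $K$ algebraically closed, so infinite. Iterating, $K(t_1,\dots,t_n)[S]$ is regular for every $n$, so $F[S]$ is regular for every $F\subseteq L$ of finite transcendence degree, and $L[S]$ is regular by Theorem B(3).

For infinite $S$ the argument stops at one precise place. Each $a(\lambda)$ has a quasi-inverse $x_\lambda$ with finite support $T_\lambda\subseteq S$. If a single finite set $T$ contains $T_\lambda$ for infinitely many $\lambda$, then the linear system for $x$ supported on $T$ is again finite, and the rank argument works. But nothing bounds the sets $T_\lambda$ as $\lambda$ varies. In a counterexample with $K=\overline{\mathbb F_p}$ and a polynomial element $a(t)$ without quasi-inverse over $K(t)$, each finite subset of $S$ serves only finitely many $\lambda$. This tells us what to build: an increasing union of finite semigroups whose algebras are not regular, such that each element over $\overline{\mathbb F_p}$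 becomes regular at some later stage. The stage must depend on the coefficients. The cycle length $N$ of Section 1 is such a dependence.

## 5. Duos, typed matrices, tuples

A semigroup with zero has a one-dimensional ideal $F\cdot0$ in its algebra, which we split off. For a semigroup $R$ with zero let $F_0[R]=F[R]/F\cdot 0$ be the contracted algebra; its basis is $R\setminus\{0\}$. Define $\mathbb Z_0[R]$ similarly. The zero of $R$ is a central idempotent of $F[R]$ generating $F\cdot 0$, so $F[R]\cong F\times F_0[R]$, and $F[R]$ is regular iff $F_0[R]$ is.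

**Definition (duo).** A duo is a semigroup $R$ with zero and with nonzero idempotents $1_X,1_Y$ such that $1_X1_Y=1_Y1_X=0$ and each nonzero $s\in R$ lies in $1_ZR1_{Z'}$ for some $Z,Z'\in\{X,Y\}$. A subduo has the same $1_X,1_Y,0$.

The pair $(Z,Z')$ is unique, since $s=1_Xs=1_Ys$ would give $s=1_X1_Ys=0$. The algebra $F_0[R]$ has identity $1_X+1_Y$. For example, $\{0,e_{11},e_{22},e_{12},e_{21}\}$ (matrix units) is a duo with $1_X=e_{11}$, $1_Y=e_{22}$ and $F_0[R]=M_2(F)$.

**Definition ($E_\Lambda$).** For a finite set $\Lambda$ of labels, $E_\Lambda=\{0,1_X,1_Y\}\cup\{w_i:i\in\Lambda\}$, where $w_i\in1_YE_\Lambda1_X$ and $w_iw_j=0$.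

Thus $1_XF_0[E_\Lambda]1_Y=0$, and the span of the $w_i$ is an ideal of square zero. For $\Lambda\ne\emptyset$ this is the basic non-regular algebra.

**Definition (typed matrix).** Let the rows and columns of a matrix over $F_0[R]$ carry types in $\{X,Y\}$. The matrix is typed if its entry in a row of type $Z$ and a column of type $Z'$ lies in $1_ZF_0[R]1_{Z'}$. A scalar entry between a row and a column of the same type $Z$ means a multiple of $1_Z$. A typed matrix $x$ is regular over $F_0[R]$ if $xzx=x$ for some typed $z$ (with rows and columns exchanged).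

Regularity is unchanged under $x\mapsto gxh$ with $g,h$ invertible typed matrices. The ring $F_0[R]$ itself is the ring of typed matrices with rows $X,Y$ and columns $X,Y$.

**Definition (tuple).** A tuple over $(F,\Lambda)$ is a family $\rho=(\rho_i)_{i\in\Lambda}$ with all $\rho_i\in F^{r\times n}$ (we allow $r=0$ or $n=0$). If $R\supseteq E_\Lambda$ is a duo, $\rho(w)=\sum_i\rho_iw_i$ is a typed matrix with $r$ rows of type $Y$ and $n$ columns of type $X$. The tuple is $R$-regular if $\rho(w)$ is regular over $F_0[R]$. Tuples $\rho$ and $(g\rho_ih)_i$ with $g,h$ invertible scalar matrices are equivalent. With the common kernel $\mathcal C(\rho)=\bigcap_i\ker\rho_i$ put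
$$\mu(\rho)=n-\dim\mathcal C(\rho),\qquad \nu(\rho)=\dim\sum_i\operatorname{im}\rho_i,\qquad |\rho|=\mu(\rho)+\nu(\rho).$$

The size $|\rho|$ and $R$-regularity are invariant under equivalence. A family of linear maps between two finite-dimensional spaces is a tuple, well defined up to equivalence. We have $|\rho|=0$ iff $\rho=0$, and $\rho=0$ is $R$-regular. A nonzero $1\times1$ tuple has size $2$. The tuple $(e_{11},e_{22})$ of $2\times2$ matrices has $\mu=\nu=2$ and size $4$.

A nonzero tuple is never $E_\Lambda$-regular, because a typed quasi-inverse has entries in $1_XF_0[E_\Lambda]1_Y=0$. So regularity of tuples has to come from larger duos $R$.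

The next lemma is the reduction of Section 1 in general: all scalars can be eliminated, and what remains is a tuple.

**Lemma 2.** Let $R\supseteq E_\Lambda$ be a duo and let $x$ be a typed matrix over $F_0[E_\Lambda]$. Ordering rows and columns by type ($X$, then $Y$),
$$x=\begin{pmatrix}D_1&0\\ \rho(w)&D_0\end{pmatrix}$$
with $D_1,D_0$ scalar and $\rho$ a tuple. Let $\rho'_i:\ker D_1\to\operatorname{coker}D_0$ be induced by $\rho_i$. Then $x$ is regular over $F_0[R]$ iff the tuple $\rho'$ is $R$-regular.

**Proof.** The form of $x$ holds because $1_ZF_0[E_\Lambda]1_Z=F1_Z$, $1_XF_0[E_\Lambda]1_Y=0$, and $1_YF_0[E_\Lambda]1_X$ is spanned by the $w_i$. Multiplying by invertible scalar matrices within the types, we may assume $D_1=\mathrm{diag}(1,0)$ and $D_0=\mathrm{diag}(1,0)$ in block form. This changes $\rho'$ only by isomorphisms of $\ker D_1$ and $\operatorname{coker}D_0$. Split $\rho(w)$ accordingly into blocks $\rho_{11},\rho_{12},\rho_{21},\rho_{22}$, where the first index refers to rows; then $\rho_{22}=\rho'(w)$.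

The first block column of type $Y$ is $1$ in the first block row of type $Y$ and $0$ elsewhere. Subtracting right multiples of it from the columns of type $X$ removes $\rho_{11}$ and $\rho_{12}$. The first block row of type $X$ is $1$ in the first block column of type $X$ and $0$ elsewhere. Subtracting $\rho_{21}$ times this row from the second block row of type $Y$ removes $\rho_{21}$. These are multiplications by invertible typed matrices. Now $x$ is a direct sum of identity blocks, zero blocks and $\rho'(w)$. If $xzx=x$, the corresponding block of $z$ is a quasi-inverse of $\rho'(w)$. Conversely, a quasi-inverse of $\rho'(w)$ extends by identity and zero blocks. $\square$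

## 6. The semigroup $G[R]$

How can we make $\sum\rho_iw_i$ regular inside a semigroup? The first attempt is to adjoin a quasi-inverse $y_i$ to each $w_i$, with $w_iy_iw_i=w_i$, $y_iw_iy_i=y_i$, and all products between different labels equal to zero. The result is a duo $Q$. It is too generous: for scalars $\rho_i\ne0$ the element $z=\sum\rho_i^{-1}y_i$ satisfies $(\sum\rho_iw_i)z(\sum\rho_iw_i)=\sum\rho_iw_i$ over every field, so $\mathbb F_p(t)$ is not distinguished.

The way past this is to keep $Q$ and to let each $w_i$ act at the same time as a matrix $\theta(w_i)$ over another duo $R$, so that $w_i$ becomes the pair $(w_i,\theta(w_i))$. If $\theta$ were multiplicative we would just get $Q$ back. We allow $\theta(q)\theta(q')\neq0$ when $qq'=0$, provided that the error lies in a set $M(R)$ of matrices which is closed under multiplication and, apart from $0$, is a basis of the whole matrix ring. Then the algebra of the new semigroup is the product of $F_0[Q]$ and the matrix ring. The first factor is regular, and all the difficulty sits in the second.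

**Definition (gadget).** Let $\Lambda,\Lambda'$ be finite sets. We write $w'_\kappa$ ($\kappa\in\Lambda'$) for the elements $w_\kappa$ of $E_{\Lambda'}$. A gadget from $\Lambda$ to $\Lambda'$ consists of the following data.

* A finite duo $Q\supseteq E_\Lambda$.
* A finite set $A=A_X\sqcup A_Y$ of points and a map $\mathrm{ty}:A\to\{X,Y\}$. (The side $A_Z$ on which a point lies and its type are independent.) For a duo $R\supseteq E_{\Lambda'}$ let $\mathfrak M_F(R)$ be the ring of $A\times A$ matrices over $F_0[R]$ typed by $\mathrm{ty}$, and $\mathfrak M_{\mathbb Z}(R)$ the same over $\mathbb Z_0[R]$. Let $[\xi]$ be the unit column at $\xi\in A$; thus $[\xi]s[\zeta]^T$ has the single entry $s\in1_{\mathrm{ty}\,\xi}R1_{\mathrm{ty}\,\zeta}$ at $(\xi,\zeta)$.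
* Rows $\beta_\zeta=[\zeta]^T+\sum_\xi\omega_{\zeta\xi}[\xi]^T$ ($\zeta\in A$), where $\omega_{\zeta\xi}\in\{0\}\cup\{w'_\kappa:\kappa\in\Lambda'\}$, and $\omega_{\zeta\xi}=0$ unless $\mathrm{ty}\,\zeta=Y$, $\mathrm{ty}\,\xi=X$ and $\zeta,\xi$ lie in the same $A_Z$. Put
$$M(R)=\{0\}\cup\{[\xi]s\beta_\zeta:\ \xi,\zeta\in A,\ 0\neq s\in1_{\mathrm{ty}\,\xi}R1_{\mathrm{ty}\,\zeta}\}\subseteq\mathfrak M_{\mathbb Z}(R).$$
* A map $\theta:Q\to\mathfrak M_{\mathbb Z}(E_{\Lambda'})$ with $\theta(0)=0$ and $\theta(1_Z)=\sum_{\xi\in A_Z}[\xi][\xi]^T$, such that (G1) and (G2) hold.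

(G1) If $q\in1_{Z'}Q1_Z$, then $\theta(q)\in\theta(1_{Z'})\,\mathfrak M_{\mathbb Z}(E_{\Lambda'})\,\theta(1_Z)$. Each $\theta(q)[\xi]$ is $0$ or $[\xi']s$ with $s\in 1_{\mathrm{ty}\,\xi'}E_{\Lambda'}1_{\mathrm{ty}\,\xi}$. Each $\beta_\zeta\theta(q)$ is $0$ or $s\beta_{\zeta'}$ with $s\in1_{\mathrm{ty}\,\zeta}E_{\Lambda'}1_{\mathrm{ty}\,\zeta'}$.

(G2) $\theta(q)\theta(q')=\theta(qq')$ if $qq'\ne0$, and $\theta(q)\theta(q')\in M(E_{\Lambda'})$ if $qq'=0$.

For a duo $R\supseteq E_{\Lambda'}$ put
$$G[R]=\{(q,\theta(q)):0\ne q\in Q\}\cup\{(0,x):x\in M(R)\}\subseteq Q\times\mathfrak M_{\mathbb Z}(R).$$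

The matrix $P$ with rows $\beta_\zeta$ is $1+\Omega$, where $\Omega$ has entries only in rows of type $Y$ and columns of type $X$. So $\Omega^2=0$ and $P$ is invertible. Also $[\xi]s\beta_\zeta=[\xi]s[\zeta]^TP$. Worked examples of gadgets follow in Section 7.

**Lemma 3.**

(a) $G[R]$ is a subsemigroup of $Q\times\mathfrak M_{\mathbb Z}(R)$, and a duo with zero $(0,0)$ and $1_Z=(1_Z,\theta(1_Z))$. It contains $E_\Lambda$ via $0\mapsto(0,0)$ and $q\mapsto(q,\theta(q))$ for $q\neq0$. If $R\subseteq R'$, then $G[R]\subseteq G[R']$, compatibly with $E_\Lambda$. If $R$ is finite, so is $G[R]$.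

(b) $F_0[G[R]]\cong F_0[Q]\times\mathfrak M_F(R)$, compatibly with inclusions $R\subseteq R'$.

(c) For a tuple $\rho$ over $(F,\Lambda)$ with $\rho_i\in F^{r\times n}$, the matrix $\sum_i\rho_i\otimes\theta(w_i)$, with rows $\{1,\dots,r\}\times A_Y$ and columns $\{1,\dots,n\}\times A_X$ typed by $\mathrm{ty}$, has the form
$$\begin{pmatrix}D_1(\rho)&0\\W(\rho)&D_0(\rho)\end{pmatrix}$$
of Lemma 2 over $F_0[E_{\Lambda'}]$. Let $\rho'$ be the tuple over $(F,\Lambda')$ given by Lemma 2. If $\rho$ is $G[R]$-regular, then $\rho'$ is $R$-regular. If $F_0[Q]$ is a regular ring, the converse holds. Equivalent tuples $\rho$ give equivalent $\rho'$.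

**Proof of (a).** First, closure. We have
$$[\xi]s\beta_\zeta\cdot[\xi']s'\beta_{\zeta'}=[\xi]\,s(\beta_\zeta)_{\xi'}s'\,\beta_{\zeta'}\in M(R),$$
because the entry $(\beta_\zeta)_{\xi'}$ is an element of $E_{\Lambda'}\subseteq R$ (it is $0$, $1_{\mathrm{ty}\,\zeta}$ or some $w'_\kappa$). By (G1), $\theta(q)[\xi]s\beta_\zeta$ is $0$ or $[\xi']s''s\beta_\zeta$, and $[\xi]s\beta_\zeta\theta(q)$ is $0$ or $[\xi]ss''\beta_{\zeta'}$, so
$$\theta(q)M(R)\subseteq M(R),\qquad M(R)\theta(q)\subseteq M(R). \tag{1}$$
By (G2), the product $(q,\theta(q))(q',\theta(q'))$ is $(qq',\theta(qq'))$ if $qq'\ne0$, and otherwise $(0,x)$ with $x\in M(E_{\Lambda'})\subseteq M(R)$. So $G[R]$ is closed.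

Next, the duo axioms. Clearly $(0,0)$ is a zero, and the idempotents $(1_Z,\theta(1_Z))$ are nonzero and mutually orthogonal, since $\theta(1_X)\theta(1_Y)=0=\theta(1_Y)\theta(1_X)$. For $q\in1_{Z'}Q1_Z$ the first part of (G1) gives $(1_{Z'},\theta(1_{Z'}))(q,\theta(q))(1_Z,\theta(1_Z))=(q,\theta(q))$. For $\xi\in A_{Z'}$ and $\zeta\in A_Z$ we have $\theta(1_{Z'})[\xi]=[\xi]$ and $\beta_\zeta\theta(1_Z)=\beta_\zeta$, as $\beta_\zeta$ is supported on $A_Z$. So $(0,[\xi]s\beta_\zeta)\in1_{Z'}G[R]1_Z$.

Finally, $E_\Lambda$. Nonzero products in $E_\Lambda$ are respected by (G2). The products in $E_\Lambda$ that are zero ($1_Z1_{Z'}$ with $Z\neq Z'$, $w_iw_j$, $1_Xw_i$, $w_i1_Y$, and those with the factor $0$) vanish by type, and then the product of the corresponding $\theta$'s is $0$ by the first part of (G1). The statements on $R\subseteq R'$ and on finiteness are clear.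

**Proof of (b).** The elements $[\xi]s[\zeta]^T$ with $0\ne s\in1_{\mathrm{ty}\,\xi}R1_{\mathrm{ty}\,\zeta}$ form an $F$-basis of $\mathfrak M_F(R)$. Right multiplication by the invertible matrix $P$ carries it to the elements $[\xi]s\beta_\zeta$, which therefore form a basis too. Hence the pairs $(q,\theta(q))$, $0\neq q\in Q$, together with $(0,x)$, $0\ne x\in M(R)$, form a basis of $F_0[Q]\times\mathfrak M_F(R)$. The map $G[R]\to F_0[Q]\times\mathfrak M_F(R)$ is multiplicative and sends $(0,0)$ to $0$, because $Q\to F_0[Q]$ and $\mathfrak M_{\mathbb Z}(R)\to\mathfrak M_F(R)$ have these properties. It sends $G[R]\setminus\{(0,0)\}$ bijectively to a basis, so it induces the isomorphism.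

**Proof of (c).** Under (b), $1_ZF_0[G[R]]1_{Z'}$ corresponds to $1_ZF_0[Q]1_{Z'}\times\theta(1_Z)\mathfrak M_F(R)\theta(1_{Z'})$. So typed matrices over $F_0[G[R]]$ correspond to pairs of a typed matrix over $F_0[Q]$ and a typed matrix over $F_0[R]$, in which each row or column of type $Z$ is expanded to a set indexed by $A_Z$. A pair is regular iff both components are. The matrix $\rho(w)$ corresponds to the pair
$$\Big(\rho(w)\text{ over }F_0[Q],\ \ \sum\rho_i\otimes\theta(w_i)\Big).$$
The second component has entries in $F_0[E_{\Lambda'}]$, and by Lemma 2 it is regular over $F_0[R]$ iff $\rho'$ is $R$-regular. This gives the first implication.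

Suppose $F_0[Q]$ is a regular ring. Then
$$\text{every typed matrix over }F_0[Q]\text{ is regular over }F_0[Q]. \tag{2}$$
Indeed, pad it by zeros to a square matrix, take a quasi-inverse by Lemma 1, and compress it to the original rows and columns and by the idempotents $1_X,1_Y$. So the first component is always regular, and the converse follows.

If $\rho$ is replaced by $g\rho h$, then $\sum\rho_i\otimes\theta(w_i)$ is multiplied by $g\otimes1$ and $h\otimes1$. So $\rho'$ changes by the induced isomorphisms of $\ker D_1$ and $\operatorname{coker}D_0$. $\square$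

## 7. The Fork and the Cycle

We now give two gadgets. Both replace $\Lambda$ by $\Lambda'=\Sigma\times I$, where $I$ is $\Lambda$ minus three labels, and $|\Sigma|=2$ for the Fork, $|\Sigma|=1$ for the Cycle. The Cycle is the matrix of Section 1. It uses up three labels; the Fork also uses up three, but it doubles the rest.

**The duo $Q$.** For a finite group $\Gamma$, the block over $\Gamma$ is the set of elements
$$f_g=g\,e_{11},\qquad z_g=g\,e_{12},\qquad x_g=g\,e_{21},\qquad h_g=g\,e_{22}\qquad(g\in\Gamma)$$
of $M_2(\mathbb Z[\Gamma])$, so that $x_gz_{g'}=h_{gg'}$, $z_gx_{g'}=f_{gg'}$, and so on. Given finitely many blocks over $\Gamma_1,\dots,\Gamma_m$, let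
$$Q\subseteq\mathbb Z\times\mathbb Z\times\prod_kM_2(\mathbb Z[\Gamma_k])$$
consist of $0$, $1_X=(1,0;e_{11},\dots,e_{11})$, $1_Y=(0,1;e_{22},\dots,e_{22})$, and the elements of each block, placed in their own factor with $0$ elsewhere. This set is closed under multiplication, and is a duo with $x_g\in1_YQ1_X$, $z_g\in1_XQ1_Y$, $f_g\in1_XQ1_X$, $h_g\in1_YQ1_Y$. Products of elements of different blocks are $0$. Over any field $F$ the nonzero elements of $Q$ become a basis of the corresponding product, so
$$F_0[Q]\cong F\times F\times\prod_kM_2(F[\Gamma_k]).\tag{3}$$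

**The points.** Let $o\in\Lambda$ and $I\subseteq\Lambda\setminus\{o\}$, let $\Sigma$ be a finite index set, $\Lambda'=\Sigma\times I$.

* $A_X$ has points $e_s$ ($s\in\Sigma$) and $\eta\in\mathcal H$ of type $X$, and points $\alpha_i$ ($i\in I$) of type $Y$.
* $A_Y$ has points $v\in\mathcal V$ of type $X$, among them distinct points $v_s$ ($s\in\Sigma$), and points $u$ and $u'_i$ ($i\in I$) of type $Y$.

**The rows.** Put
$$\beta_{\alpha_i}=[\alpha_i]^T+\sum_sw'_{s,i}[e_s]^T,\qquad \beta_{u'_i}=[u'_i]^T+\sum_sw'_{s,i}[v_s]^T,$$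
and $\beta_\zeta=[\zeta]^T$ for all other $\zeta$. The conditions on $\omega_{\zeta\xi}$ hold.

**The core maps.** We describe a matrix by its action on unit columns, writing $\xi\mapsto\xi's$ for $[\xi]\mapsto[\xi']s$. Points not mentioned go to $0$. For $i\in I$ and all $s\in\Sigma$,

* $\theta(w_o):\ e_s\mapsto v_s,\ \alpha_{i}\mapsto u'_{i}$ (all $i\in I$);
* $\theta(y_o):\ v_s\mapsto e_s,\ u'_{i}\mapsto\alpha_{i}$ (all $i\in I$);
* $\theta(w_i):\ e_s\mapsto u\,w'_{s,i},\ \alpha_i\mapsto u$, that is, $\theta(w_i)=[u]\beta_{\alpha_i}$;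
* $\theta(y_i):\ u\mapsto\alpha_i$, that is, $\theta(y_i)=[\alpha_i]\beta_u$.

The points $\alpha_i$ are needed so that $w_i$ can have a quasi-inverse $y_i$. Without them $\theta(w_i)$ would only have entries $w'_{s,i}$, and no typed quasi-inverse over $E_{\Lambda'}$, whereas (G2) requires $\theta(w_i)\theta(y_i)\theta(w_i)=\theta(w_i)$.

**The extra maps.** For the remaining generators $x\in1_YQ1_X$ and $z\in1_XQ1_Y$, $\theta(x)$ is a partial injection $\mathcal H\to\mathcal V$ and $\theta(z)$ is a partial injection $\mathcal V\to\mathcal H$. We write $x\eta$, $zv$, $x^{-1}v$, $z^{-1}\eta$ for images and preimages under these.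

**Definition (Fork $(o;j_1,j_2)$).** Here $o,j_1,j_2\in\Lambda$ are distinct, $I=\Lambda\setminus\{o,j_1,j_2\}$, $\Sigma=\{1,2\}$, $\mathcal H=\{h\}$, $\mathcal V=\{v_1,v_2\}$. The duo $Q$ has one block with $\Gamma=1$ for each $i\in\Lambda$, with generators $w_i=x_1$, $y_i=z_1$. The extra maps are $\theta(w_{j_s}):h\mapsto v_s$ and $\theta(y_{j_s}):v_s\mapsto h$ for $s=1,2$.

**Definition (Cycle $(o;a,b;N)$).** Here $o,a,b\in\Lambda$ are distinct, $N\ge2$, $p\nmid N$, $I=\Lambda\setminus\{o,a,b\}$, $\Sigma=\{0\}$, $\mathcal H=\{\varepsilon_j:j\in\mathbb Z/N\}$, $\mathcal V=\{v_j:j\in\mathbb Z/N\}$, and the special point $v_s$, $s=0$, is $v_0$. The duo $Q$ has one block with $\Gamma=1$ and generators $w_i=x_1,y_i=z_1$ for each $i\in I\cup\{o\}$, and one block over $\mathbb Z/N$ with generators $x_g,z_g$, in which $w_a=x_0$ and $w_b=x_1$. The extra maps are $\theta(x_g):\varepsilon_j\mapsto v_{j+g}$ and $\theta(z_g):v_j\mapsto\varepsilon_{j+g}$ for $g\in\mathbb Z/N$.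

In both cases the $w_i$ ($i\in\Lambda$) are distinct (for the Cycle, $N\ge2$ is used), and $E_\Lambda\subseteq Q$. In characteristic $p$ the algebra $F_0[Q]$ is regular. Indeed, for $\Gamma=1$ and for $\Gamma=\mathbb Z/N$ with $p\nmid N$, the commutative algebra $F[\Gamma]$ is a finite product of fields by Maschke's theorem, so $M_2(F[\Gamma])$ is regular by Lemma 1, and (3) applies.

Take $\Lambda$ with four elements, so $I=\{i\}$. For the Cycle with $N=3$, rows $v_0,v_1,v_2,u,u'_i$ and columns $e_0,\varepsilon_0,\varepsilon_1,\varepsilon_2,\alpha_i$, the matrix $\sum\rho_i\otimes\theta(w_i)$ is exactly the matrix $C$ of Section 1, with $w=w'_{0,i}$ and with the $\rho$'s now allowed to be matrices. For the Fork, with rows $v_1,v_2,u,u'_i$ and columns $e_1,e_2,h,\alpha_i$, it is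
$$\begin{pmatrix}\rho_o&0&\rho_{j_1}&0\\0&\rho_o&\rho_{j_2}&0\\ \rho_iw'_{1,i}&\rho_iw'_{2,i}&0&\rho_i\\0&0&0&\rho_o\end{pmatrix}.$$

**Lemma 4.** Fork and Cycle are gadgets, with $\theta$ extended to the elements $f_g,h_g$ multiplicatively.

**Step 1: multiplicativity inside blocks.** This step shows that $\theta$ is well defined and satisfies (G2) within each block. In a block with $\Gamma=1$ and generators $w,y$ it is enough that $\theta(w)\theta(y)\theta(w)=\theta(w)$ and $\theta(y)\theta(w)\theta(y)=\theta(y)$; then put $\theta(f)=\theta(y)\theta(w)$, $\theta(h)=\theta(w)\theta(y)$. For $w_o$ and, in the Fork, for $w_{j_s}$, the maps $\theta(w)$ and $\theta(y)$ are mutually inverse partial injections on points, so both relations hold. For $i\in I$ we have $\beta_{\alpha_i}[\alpha_i]=1_Y$ and $\beta_u[u]=1_Y$, so $[u]\beta_{\alpha_i}[\alpha_i]\beta_u[u]\beta_{\alpha_i}=[u]\beta_{\alpha_i}$ and $[\alpha_i]\beta_u[u]\beta_{\alpha_i}[\alpha_i]\beta_u=[\alpha_i]\beta_u$. In the cyclic block all maps are shifts: $\theta(f_g):\varepsilon_j\mapsto\varepsilon_{j+g}$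 and $\theta(h_g):v_j\mapsto v_{j+g}$, and shifts compose as required.

The first part of (G1) is visible from the definitions: $\theta(q)$ maps columns at points of $A_Z$ to columns at points of $A_{Z'}$ for $q\in1_{Z'}Q1_Z$. So $\theta(1_Z)$ acts as an identity where required, and if $q,q'$ are not composable by type (products with $1_X,1_Y$ included), then $qq'=0$ and $\theta(q)\theta(q')=0\in M(E_{\Lambda'})$.

**Step 2: the row and column conditions of (G1).** They are clear for $\theta(1_Z)$, since each $[\xi]$ and each $\beta_\zeta$ is supported on one side $A_Z$. They are preserved under products, so we need only check generators. The column condition is visible. For the rows, let $v\in\mathcal V$, $\eta\in\mathcal H$, $i,k\in I$, and let $x,z$ be extra generators. Products not listed vanish by support.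

* $\beta_v\theta(w_o)=\beta_{e_s}$ if $v=v_s$, and $0$ otherwise. $\beta_v\theta(w_i)=0$, because $\theta(w_i)$ lives in row $u$. $\beta_v\theta(x)=\beta_{x^{-1}v}$ or $0$.
* $\beta_u\theta(w_i)=\beta_{\alpha_i}$, and $\beta_u\theta(w_o)=\beta_u\theta(x)=0$.
* $\beta_{u'_i}\theta(w_o)=[\alpha_i]^T+\sum_sw'_{s,i}[e_s]^T=\beta_{\alpha_i}$, and $\beta_{u'_i}\theta(w_k)=0$.
* $\beta_{u'_i}\theta(x)=\sum_{s:\,v_s\in\operatorname{im}x}w'_{s,i}[x^{-1}v_s]^T$. This sum has at most one term: in the Fork $\operatorname{im}w_{j_s}=\{v_s\}$, and in the Cycle $|\Sigma|=1$. So it is $0$ or $w'_{s,i}\beta_{x^{-1}v_s}$.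
* $\beta_{e_s}\theta(y_o)=\beta_{v_s}$, and $\beta_{e_s}\theta(y_i)=\beta_{e_s}\theta(z)=0$.
* $\beta_\eta\theta(z)=\beta_{z^{-1}\eta}$ or $0$, and $\beta_\eta\theta(y_o)=\beta_\eta\theta(y_i)=0$.
* $\beta_{\alpha_i}\theta(y_o)=[u'_i]^T+\sum_sw'_{s,i}[v_s]^T=\beta_{u'_i}$; $\beta_{\alpha_i}\theta(y_k)=\beta_{\alpha_i}[\alpha_k]\beta_u=\delta_{ik}\beta_u$; $\beta_{\alpha_i}\theta(z)=0$, because $\theta(z)$ lives in the rows of $\mathcal H$.

**Step 3: (G2) for generators of different blocks.** Here the product in $Q$ is $0$ and we must land in $M(E_{\Lambda'})$. Only composable pairs matter. Let $i\neq k$ in $I$.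

* $\theta(w_o)\theta(y_i)=\theta(w_o)[\alpha_i]\beta_u=[u'_i]\beta_u$.
* $\theta(w_i)\theta(y_o)=[u]\beta_{\alpha_i}\theta(y_o)=[u]\beta_{u'_i}$.
* $\theta(w_i)\theta(y_k)=[u]\beta_{\alpha_i}[\alpha_k]\beta_u=0$.
* $\theta(y_i)\theta(w_k)=[\alpha_i]\beta_u[u]\beta_{\alpha_k}=[\alpha_i]\beta_{\alpha_k}$.
* $\theta(y_o)\theta(w_i)=0$ as $\theta(y_o)[u]=0$, and $\theta(y_i)\theta(w_o)=0$ as $\beta_u\theta(w_o)=0$.
* $\theta(w_o)\theta(z)=0$, as $\theta(w_o)$ kills $\mathcal H$; $\theta(w_i)\theta(z)=[u]\beta_{\alpha_i}\theta(z)=0$.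
* $\theta(x)\theta(y_o)=\theta(x)\theta(y_i)=0$, as $\theta(x)$ kills the $e_s$ and the $\alpha_i$.
* $\theta(y_i)\theta(x)=[\alpha_i]\beta_u\theta(x)=0$, and $\theta(z)\theta(w_i)=\theta(z)[u]\beta_{\alpha_i}=0$.
* $\theta(z)\theta(w_o)=\sum_{s:\,v_s\in\operatorname{dom}z}[zv_s]\beta_{e_s}$ and $\theta(y_o)\theta(x)=\sum_{s:\,v_s\in\operatorname{im}x}[e_s]\beta_{x^{-1}v_s}$. Each has at most one term: in the Fork $\operatorname{dom}y_{j_s}=\operatorname{im}w_{j_s}=\{v_s\}$, and in the Cycle $|\Sigma|=1$.
* In the Fork, for $\{s,s'\}=\{1,2\}$: $\theta(w_{j_s})\theta(y_{j_{s'}})=[v_s]\beta_{v_{s'}}$ and $\theta(y_{j_s})\theta(w_{j_{s'}})=0$.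

All of these lie in $M(E_{\Lambda'})$.

**Step 4: arbitrary elements of different blocks.** Write $q$ and $q'$ as products of generators of their blocks. Then $\theta(q)\theta(q')$ is a product of $\theta$'s of generators in which two adjacent ones come from different blocks. The product of these two lies in $M(E_{\Lambda'})$ (it is $0$ if they are not composable). By (G1), as in (1), $M(E_{\Lambda'})$ is stable under multiplication by the $\theta$'s on both sides. This proves (G2). $\square$

## 8. How a tuple shrinks

Let $\rho$ be a tuple over $(F,\Lambda)$ with $\rho_i\in F^{r\times n}$. We compute $\rho'$ for both gadgets, and show that $|\rho'|\le|\rho|$.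

**Step 1: the cokernel of $D_0$.** This determines when a class dies. The map $D_0(\rho)$ sends $(x_i)_{i\in I}$, with $x_i\in F^n$ placed at $\alpha_i$, to $\sum_{i\in I}\rho_ix_i$ at $u$ and $\rho_ox_i$ at $u'_i$. Put
$$T=\sum_{i\in I}\rho_i(\ker\rho_o).$$
For $y\in F^r$ placed at $u$, the class in $\operatorname{coker}D_0(\rho)$ vanishes iff there are $x_i\in\ker\rho_o$ with $\sum\rho_ix_i=y$, that is, iff $y\in T$. (Without the points $u'_i$ there would be no condition $\rho_ox_i=0$; then all of $\sum_{I}\operatorname{im}\rho_i$ would die at $u$, and by the next formula $\rho'$ would be $0$ for every $\rho$ over every field.)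

**Step 2: the maps $\rho'_{s,i}$.** Write $\mathbf k=((k_s)_s,(k_\eta)_\eta)$ for elements of the domain of $D_1(\rho)$, with $k_s$ at $e_s$ and $k_\eta$ at $\eta$. The matrix $W(\rho)$ has the entry $\sum_{i\in I}\rho_iw'_{s,i}$ at $(u,e_s)$ and no others. So for $\mathbf k\in\ker D_1(\rho)$
$$\rho'_{s,i}(\mathbf k)=\text{class of }\rho_ik_s\text{ placed at }u.\tag{4}$$
If $\rho_ok_s=0$, then $\rho_ik_s\in T$, and $\rho'_{s,i}(\mathbf k)=0$ for all $i\in I$. Since $T\subseteq\sum_I\operatorname{im}\rho_i$,
$$\nu(\rho')\le\dim\sum_{i\in I}\operatorname{im}\rho_i-\dim T\le\nu(\rho)-\dim T.\tag{5}$$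

**Step 3: the Fork.** Here $\ker D_1(\rho)$ is given by $\rho_ok_s+\rho_{j_s}k_h=0$ for $s=1,2$. The possible $k_h$ form the space
$$U=\{k\in F^n:\rho_{j_1}k,\ \rho_{j_2}k\in\operatorname{im}\rho_o\}\supseteq\mathcal C(\rho).$$
If $k_h\in\mathcal C(\rho)$, then $\rho_ok_s=0$ for both $s$, and all $\rho'_{s,i}(\mathbf k)$ vanish by Step 2. So the common kernel of $\rho'$ has codimension at most $\dim U-\dim\mathcal C(\rho)$ in $\ker D_1(\rho)$:
$$\mu(\rho')\le\dim U-\dim\mathcal C(\rho)\le\mu(\rho).\tag{6}$$
With (5), $|\rho'|\le|\rho|$. The inequality is strict if $\operatorname{im}\rho_{j_1}\not\subseteq\operatorname{im}\rho_o$, because then $U\neq F^n$. It is also strict if $\rho_i(\ker\rho_o)\ne0$ for some $i\in I$, because then $T\ne0$.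

**Step 4: the Cycle.** Write $\ell_j$ for the component of $\mathbf k$ at $\varepsilon_j$. Then $\ker D_1(\rho)$ is given by
$$\rho_a\ell_j+\rho_b\ell_{j-1}+\delta_{j0}\,\rho_ok_0=0\qquad(j\in\mathbb Z/N).\tag{7}$$
Let $U$ be the space of possible $k_0$. By Step 2, $\rho'_{0,i}(\mathbf k)=0$ for all $i$ whenever $k_0\in\ker\rho_o$. Therefore
$$\mu(\rho')\le\dim U-\dim(U\cap\ker\rho_o)=\dim\rho_o(U)\le\operatorname{rank}\rho_o\le\mu(\rho),\tag{8}$$
and with (5), $|\rho'|\le|\rho|$.

**Definition.** A tuple $\rho\ne0$ is invertible-type if all $\rho_i$ have the same kernel and the same image.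

For instance, a $1\times1$ tuple is invertible-type iff all its entries are nonzero.

**Lemma 5.** Let $|\Lambda|\ge4$ and $\rho\ne0$.

(a) If no Fork gives $|\rho'|<|\rho|$, then $\rho$ is invertible-type.

(b) Let $F=k:=\overline{\mathbb F_p}$ and let $\rho$ be invertible-type. For any distinct labels $o,a,b$ there is $N\ge2$, $p\nmid N$, such that the Cycle $(o;a,b;N)$ gives $|\rho'|<|\rho|$.

**Proof of (a).** By the first criterion in Step 3 with $j_1=j$, we have $\operatorname{im}\rho_j\subseteq\operatorname{im}\rho_o$ for all $j\ne o$. By the second, with $j_1,j_2\notin\{i,o\}$ (possible as $|\Lambda|\ge4$), we have $\ker\rho_o\subseteq\ker\rho_i$ for all $i\neq o$. Since $o$ is arbitrary, all images coincide and all kernels coincide.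

**Proof of (b).** This is the computation of Section 1 with matrices. Let $V$ be the common image and $d=\dim V$. The common kernel is $\mathcal C=\mathcal C(\rho)$, so $d=\mu(\rho)>0$. Let $\bar\rho_i:k^n/\mathcal C\to V$ be the induced isomorphisms, and put $B=-\bar\rho_a^{-1}\bar\rho_b$, an invertible endomorphism of $k^n/\mathcal C$. Let $\lambda$ be an eigenvalue of $B$. As $\lambda\in k^*$, it has finite order, prime to $p$. Choose $N\ge2$ prime to $p$ with $\lambda^N=1$.

Let bars on vectors denote classes modulo $\mathcal C$. The equations (7) for $j\ne0$ give $\bar\ell_j=B\bar\ell_{j-1}$, so $\bar\ell_j=B^j\bar\ell_0$ for $0\le j\le N-1$. The equation for $j=0$ gives, using $-\bar\rho_b=\bar\rho_aB$,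
$$\rho_ok_0=-\bar\rho_a\bar\ell_0-\bar\rho_b\bar\ell_{N-1}=\bar\rho_a(B^N-1)\bar\ell_0.$$
So $\rho_o(U)\subseteq\operatorname{im}\bar\rho_a(B^N-1)$. The matrix $B^N-1$ is singular because $\lambda^N=1$. By (8), $\mu(\rho')\le\operatorname{rank}(B^N-1)<d=\mu(\rho)$, and with (5), $|\rho'|<|\rho|$. $\square$

## 9. The tuple of powers of $t$

We next follow one particular tuple over $\mathbb F_p(t)$ and make sure that it never becomes $0$.

**Lemma 6.** Let $F=\mathbb F_p(t)$ and let $\tau=(t^{c(i)})_{i\in\Lambda}$ be a $1\times1$ tuple, $c:\Lambda\to\mathbb Z$. Up to equivalence, $\tau'$ is the $1\times1$ tuple $(t^{c'(\kappa)})_{\kappa\in\Lambda'}$, with $c'(s,i)=c(i)+c(j_s)$ for the Fork, and, if $c(a)\ne c(b)$, $c'(0,i)=c(i)$ for the Cycle.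

**Proof.** Since $\tau_o\ne0$, the map $D_0(\tau)$ is injective, and $\operatorname{coker}D_0(\tau)$ has dimension $(1+|I|)-|I|=1$. Also $T=0$, so the class of $1$ placed at $u$ is nonzero and spans the cokernel. We compute $\tau'$ by (4).

Fork: the equations $\tau_ok_s+\tau_{j_s}k_h=0$ show that $\ker D_1(\tau)$ is spanned by the vector with $k_h=-\tau_o$, $k_s=\tau_{j_s}$. So $\tau'_{s,i}=\tau_i\tau_{j_s}=t^{c(i)+c(j_s)}$.

Cycle: put $\gamma=-t^{c(b)-c(a)}$. As $c(a)\ne c(b)$, we have $\gamma^N\ne1$. The equations (7) give $\ell_j=\gamma^j\ell_0$ and $\tau_ok_0=\tau_a(\gamma^N-1)\ell_0$. So $\ker D_1(\tau)$ is a line, with a generator having $k_0=1$, and $\tau'_{0,i}=\tau_i$. $\square$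

The hypothesis $c(a)\neq c(b)$ has a reason. If $c(a)=c(b)$, then $\gamma=-1$, and if moreover $N$ is even or $p=2$, then $\gamma^N=1$, $k_0=0$ and $\tau'=0$. So before using a Cycle we want two labels with different exponents. To keep such labels available we count. For $c:\Lambda\to\mathbb Z$ let
$$\delta(c)=\min_{x\in\mathbb Z}|\{i\in\Lambda:c(i)\neq x\}|\le|\Lambda|.$$
If $\delta(c)>0$, then $c$ is not constant. With $c'$ as in Lemma 6,
$$\delta(c')\ge2(\delta(c)-3)\ \text{(Fork)},\qquad \delta(c')\ge\delta(c)-3\ \text{(Cycle)}.\tag{9}$$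
Indeed $|\Lambda\setminus I|=3$. For the Cycle, at least $\delta(c)-3$ elements $i\in I$ satisfy $c(i)\ne x$, for each $x$. For the Fork, for each $x$ and each $s\in\{1,2\}$ at least $\delta(c)-3$ elements $i\in I$ satisfy $c(i)\neq x-c(j_s)$.

So a Cycle costs up to $3$, and Forks pay for it: from $\delta\ge7$ a Fork leads to $\delta\ge8$, and from $\delta\ge8$ to $\delta\ge10$.

## 10. Choosing the sequence of gadgets

Let $\Lambda_0=\{1,\dots,8\}$ and $c_0(i)=i$, so $\delta(c_0)=7$. We choose recursively gadgets $G_l$ from $\Lambda_l$ to $\Lambda_{l+1}$, each a Fork or a Cycle, and put $c_{l+1}=c_l'$ as in Lemma 6. The rules are: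

* $\delta(c_l)\ge7$ for all $l$ (so $|\Lambda_l|\ge7$);
* a Cycle $(o;a,b;N)$ is used at stage $l$ only if $c_l(a)\ne c_l(b)$ and $\delta(c_l)\ge10$.

By (9), a Fork is always allowed, and a Cycle used under the second rule leaves $\delta\ge7$. For a tuple $\rho$ over $(F,\Lambda_m)$ put $\rho^{(m)}=\rho$ and $\rho^{(l+1)}=(\rho^{(l)})'$ with respect to $G_l$. By Section 8, $|\rho^{(l)}|$ is non-increasing in $l$; in particular, once $\rho^{(l)}=0$, it stays $0$.

**Step 1: killing one tuple.** We claim: given $G_0,\dots,G_{l-1}$ and a tuple $\rho$ over $(k,\Lambda_m)$ with $m\le l$, $k=\overline{\mathbb F_p}$, one can add finitely many (at least one) gadgets so that $\rho^{(l')}=0$ for some $l'$.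

First add any Fork. While the current tuple $\rho^{(l)}$ is nonzero, proceed as follows. If some Fork lowers its size, use it. Otherwise the tuple is invertible-type by Lemma 5(a). Then, if $\delta(c_l)<10$, use any Fork. If $\delta(c_l)\ge10$, choose $a,b$ with $c_l(a)\ne c_l(b)$, choose any other label $o$, and use the Cycle of Lemma 5(b), which lowers the size.

A step that does not lower the size is a Fork used when $\delta<10$. Since two consecutive Forks starting from $\delta\ge7$ lead to $\delta\ge10$, at most two such steps occur in a row. As the size is a non-negative integer that never increases, the process stops.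

**Step 2: killing all tuples.** Since $k$ is countable and each $\Lambda_m$ is finite, the tuples over $(k,\Lambda_m)$ can be enumerated as $\rho_{m,0},\rho_{m,1},\dots$. Let $j\mapsto(m_j,n_j)$ be a bijection $\mathbb N\to\mathbb N^2$ with $m_j\le j$, for example Cantor's enumeration. In phase $j=0,1,2,\dots$ apply Step 1 to $\rho_{m_j,n_j}$. At the start of phase $j$ at least $j\ge m_j$ gadgets have been chosen, so $\Lambda_{m_j}$ is defined. We obtain an infinite sequence of gadgets, depending only on $p$ and the choices made, such that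
$$\text{for every }m\text{ and every tuple }\rho\text{ over }(k,\Lambda_m)\text{ there is }l\ge m\text{ with }\rho^{(l)}=0.\tag{10}$$
At the same time, by Lemma 6 and the second rule, for $\tau=(t^{i})_{i\in\Lambda_0}$ over $\mathbb F_p(t)$,
$$\tau^{(l)}\text{ is equivalent to }(t^{c_l(i)})_{i\in\Lambda_l}\ne0\quad\text{for every }l.\tag{11}$$

## 11. The semigroup $S$ and its algebras over the two fields

**Step 1: the semigroup.** We now stack the gadgets. Let
$$E^{(n,n)}=E_{\Lambda_n},\qquad E^{(m,n)}=G_m[E^{(m+1,n)}]\quad(m<n).$$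
By Lemma 3(a) these are finite duos containing $E_{\Lambda_m}$. Also by Lemma 3(a), $E^{(n,n)}=E_{\Lambda_n}\subseteq G_n[E_{\Lambda_{n+1}}]=E^{(n,n+1)}$. By downward induction on $m$, $E^{(m,n)}\subseteq E^{(m,n+1)}$, compatibly with the copies of $E_{\Lambda_m}$. Put
$$S_m=\bigcup_{n\ge m}E^{(m,n)},\qquad S=S_0 .$$
Then $S_m=G_m[S_{m+1}]$, because $G_m[\cdot]$ commutes with increasing unions. The semigroup $S$ is a union of a chain of finite semigroups, so it is countable and locally finite. It has a zero and does not depend on a field of coefficients.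

**Step 2: $k[S]$ is regular for $k=\overline{\mathbb F_p}$.** We prove by induction on $n-m$ that every typed matrix $x$ over $k_0[E^{(m,n)}]$ is regular over $k_0[S_m]$.

Let $n=m$. By Lemma 2 with $R=S_m$ it suffices that each tuple $\rho$ over $(k,\Lambda_m)$ is $S_m$-regular. Let $Q_l$ be the duo $Q$ of $G_l$. As $k_0[Q_l]$ is regular (Section 7) and $S_l=G_l[S_{l+1}]$, Lemma 3(c) says, for each $l\ge m$, that $\rho^{(l)}$ is $S_l$-regular iff $\rho^{(l+1)}$ is $S_{l+1}$-regular. By (10) some $\rho^{(l)}$ is $0$, hence $S_l$-regular. Going back down, $\rho=\rho^{(m)}$ is $S_m$-regular.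

Let $n>m$. Under $k_0[S_m]\cong k_0[Q_m]\times\mathfrak M_k(S_{m+1})$ of Lemma 3(b), $x$ becomes a pair, as in the proof of Lemma 3(c). Its first component is a typed matrix over $k_0[Q_m]$, which is regular by (2). Its second component is a typed matrix over $k_0[E^{(m+1,n)}]$, which is regular over $k_0[S_{m+1}]$ by induction. So $x$ is regular over $k_0[S_m]$.

Now take $m=0$. Every element of $k_0[S]=\bigcup_nk_0[E^{(0,n)}]$ is a typed $\{X,Y\}\times\{X,Y\}$ matrix over some $k_0[E^{(0,n)}]$, hence regular over $k_0[S]$. So $k_0[S]$ and $k[S]\cong k\times k_0[S]$ are regular.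

**Step 3: $F[S]$ is regular for every $F$ algebraic over $\mathbb F_p$.** Such an $F$ embeds in $k$, and Theorem B(1) applies.

**Step 4: $\mathbb F_p(t)[S]$ is not regular.** Let $F=\mathbb F_p(t)$ and
$$a=\sum_{i=1}^8t^iw_i\in F_0[E_{\Lambda_0}]\subseteq F_0[S],$$
that is, $a=\tau(w)$ for $\tau=(t^{c_0(i)})_{i\in\Lambda_0}$. Suppose $aza=a$ with $z\in F_0[S]$. As $a=1_Ya1_X$, we may replace $z$ by $1_Xz1_Y$. There is $n$ with $z\in F_0[E^{(0,n)}]$. So $\tau$ is $E^{(0,n)}$-regular.

Since $E^{(l,n)}=G_l[E^{(l+1,n)}]$ for $l<n$, the first implication of Lemma 3(c) gives successively that $\tau^{(l)}$ is $E^{(l,n)}$-regular for $l=1,\dots,n$. For $l=n$ this says that $\tau^{(n)}$ is $E_{\Lambda_n}$-regular. But $1_XF_0[E_{\Lambda_n}]1_Y=0$, so every typed quasi-inverse of $\tau^{(n)}(w)$ over $F_0[E_{\Lambda_n}]$ is $0$, and hence $\tau^{(n)}=0$. This contradicts (11). So $F_0[S]$, and hence $F[S]\cong F\times F_0[S]$, is not regular.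

**Step 5: all fields of characteristic $p$.** If $L$ has characteristic $p$ and is not algebraic over $\mathbb F_p$, it contains a copy of $\mathbb F_p(t)$. If $L[S]$ were regular, so would be $\mathbb F_p(t)[S]$, by Theorem B(1), contrary to Step 4. Together with Step 3 this proves Theorem A: $F[S]$ is regular exactly when $F$ is algebraic over $\mathbb F_p$. With $K=\mathbb F_p$ and $L=\mathbb F_p(t)$, the answer to Problem 3 is no. $\blacksquare$
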